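\title{Alternating projections for the moment problem:\\ norm convergence for two moments, failure for three}

\begin{abstract}
Let $X$ be a Hilbert lattice with positive cone $D$, let $A$ be a continuous linear map of $X$ onto $\mathbb R^N$, and let $C=A^{-1}(y)$ meet $D$. Alternating projections onto $C$ and $D$ converge weakly to a point of $C\cap D$. We show that for $N=2$ the convergence is always in norm. For every $N\ge3$, every infinite-dimensional $X$ and every $\eta\in(0,1)$ we construct $A$ and a unit vector in $D$ whose even iterates, for $y=0$, tend weakly to $0$ and have norm at least $1-\eta$. For arbitrary $N$, norm convergence holds whenever the cone of feasible directions of $A(D)$ at $y$ is finitely generated.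
\end{abstract}

\section{The problem and the results}\label{sec:intro}

A \emph{Hilbert lattice} is a Banach lattice whose norm is a Hilbert norm. Equivalently, it is a real space $X=L_2(\Omega,\mu)$ with the almost-everywhere ordering, for some measure space $(\Omega,\mu)$; we use this form throughout. Let $D=X^+$ be the closed convex cone of nonnegative functions. Let $A$ be a continuous linear map of $X$ onto $\mathbb R^N$ and let $y\in\mathbb R^N$. The \emph{moment problem} asks for $x\in D$ with $Ax=y$. By the Riesz representation theorem there is a function $a=(a_1,\dots,a_N)\colon\Omega\to\mathbb R^N$ with $|a|\in L_2$ and $Ax=\int x\,a\,d\mu$, so one looks for a nonnegative function with $N$ prescribed moments $\int x\,a_r\,d\mu=y_r$. With the closed affine subspace $C=A^{-1}(y)$, the problem is feasible if and only if $C\cap D\ne\emptyset$, that is, $y\in A(D)$. We always assume this.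

For a closed convex set $K\subseteq X$ let $P_K$ be the nearest-point projection onto $K$. The \emph{projection algorithm} starts from any $x_0\in X$ and sets
\[
x_{2k+1}=P_Cx_{2k},\qquad x_{2k+2}=P_Dx_{2k+1}\qquad(k=0,1,2,\dots).
\]
For two arbitrary closed convex sets $C,D$ in a Hilbert space with $C\cap D\neq\emptyset$, this sequence converges weakly to a point of $C\cap D$ (see Lemma~\ref{lem:basic}), and it converges in norm if $C\cap D$ has nonempty interior. The last condition never holds in the moment problem, since $C$ is a proper affine subspace. In general norm convergence can fail: Hundal gave an example in $\ell_2$ with $C$ a hyperplane and $D$ a closed convex cone. For the lattice cone and a hyperplane, that is, for the moment problem with $N=1$, the convergence is known to be in norm. This leads to the following statement, for each integer $N\ge1$.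

\medskip
\noindent$(\mathrm P_N)$\quad\emph{For every Hilbert lattice $X$, every continuous linear surjection $A\colon X\to\mathbb R^N$, every $y\in A(D)$ and every $x_0\in X$, the sequence $(x_i)$ converges in norm.}
\medskip

For which $N\ge2$ does $(\mathrm P_N)$ hold? One is tempted to answer: for all. A double step adds to the current function a combination $\langle\lambda,a\rangle$ of $N$ fixed functions and takes the positive part. The orbit is therefore driven by a sequence of vectors $\lambda_k\in\mathbb R^N$, and if their partial sums are bounded, a compactness argument gives norm convergence (Lemma~\ref{lem:compact}). But the partial sums need not be bounded, even for $N=1$ (Example~\ref{ex:one}), and the more directions they have in which to escape, the less the lattice structure controls. Failure propagates upward: if $(X,A,y,x_0)$ is a counterexample for $N$, then $(X\oplus\mathbb R,\,A\oplus\mathrm{id},\,(y,0),\,(x_0,0))$ is one for $N+1$, since the last coordinate stays $0$. So the question is whether there is a threshold, and where it lies. It lies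 between $2$ and $3$.

\begin{theorem}\label{thm:two}
$(\mathrm P_2)$ holds.
\end{theorem}

\begin{theorem}\label{thm:three}
Let $N\ge3$, let $X$ be any infinite-dimensional Hilbert lattice, and let $0<\eta<1$. There are a continuous linear surjection $A\colon X\to\mathbb R^N$ and $x_0\in D$ with $\|x_0\|=1$ such that, for $y=0$, one has $x_{2k}\rightharpoonup0$ and $\|x_{2k}\|\ge1-\eta$ for all $k$. In particular $(x_i)$ does not converge in norm, and $(\mathrm P_N)$ fails.
\end{theorem}

Thus $\{N\ge2:(\mathrm P_N)\text{ holds}\}=\{2\}$. If $\dim X<\infty$, weak and norm convergence coincide. So for $N\ge3$, among the Hilbert lattices with $\dim X\ge N$, norm convergence always holds if and only if $\dim X<\infty$.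

For a given problem, what matters is how $y$ sits in the cone $A(D)$ of attainable moment vectors. Put
\[
T=T(A,y)=\{s(Ac-y): s\ge0,\ c\in D\},\qquad \operatorname{lin}T=T\cap(-T).
\]
The set $T$ consists of the directions in which one can move from $y$ and stay in $A(D)$ for a while. It is a convex cone, because $A(D)-y$ is convex, and $\operatorname{lin}T$ is the largest linear subspace contained in it. We call a convex cone \emph{polyhedral} if it is finitely generated, that is, if it is the set of nonnegative combinations of finitely many vectors.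

\begin{theorem}\label{thm:poly}
Let $N\ge1$.
\begin{itemize}
\item[(a)] If $T$ is polyhedral, the algorithm converges in norm for every $x_0$. The cone $T$ is polyhedral if $\dim\operatorname{lin}T\ge N-1$; this is the case if $y\in\operatorname{int}A(D)$, and always if $N=1$.
\item[(b)] For $N\ge3$ and each $d\in\{0,\dots,N-3\}$ there are examples with $\dim\operatorname{lin}T=d$ in which the algorithm does not converge in norm.
\end{itemize}
\end{theorem}

We do not settle whether norm convergence always holds when $N\ge3$ and $\dim\operatorname{lin}T=N-2$.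

Section~\ref{sec:dual} rewrites the algorithm in terms of the vectors $\lambda_k$. Section~\ref{sec:positive} proves Theorems~\ref{thm:poly}(a) and~\ref{thm:two}. Section~\ref{sec:counter} builds a counterexample in $\ell_2$ for $N=3$, and Section~\ref{sec:transfer} transfers it to all $N\ge3$ and all infinite-dimensional $X$.

\section{The algorithm as a recursion in $\mathbb R^N$}\label{sec:dual}

We begin with what is true for any two sets. Recall that $P_K$ is nonexpansive, that
\begin{equation}\label{eq:firm}
\|P_Kx-c\|^2\le\|x-c\|^2-\|x-P_Kx\|^2\qquad(c\in K),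
\end{equation}
and that closed convex sets are weakly closed.

\begin{lemma}\label{lem:basic}
Let $C,D$ be closed convex subsets of a Hilbert space, $C\cap D\ne\emptyset$, and let $(x_i)$ be generated by the projection algorithm.
\begin{itemize}
\item[(i)] For every $c\in C\cap D$ the sequence $\|x_i-c\|$ is nonincreasing.
\item[(ii)] $(x_i)$ converges weakly to a point $\hat x\in C\cap D$.
\item[(iii)] If a subsequence of $(x_i)$ converges in norm, then $(x_i)$ converges in norm.
\item[(iv)] The set of starting points that give norm convergence is closed.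
\end{itemize}
\end{lemma}

\begin{proof}
By \eqref{eq:firm}, $\|x_{i+1}-c\|^2\le\|x_i-c\|^2-\|x_{i+1}-x_i\|^2$ for $c\in C\cap D$. This gives (i), boundedness, and $\|x_{i+1}-x_i\|\to0$. If $x_{i_r}\rightharpoonup c$, then also $x_{i_r+1}\rightharpoonup c$, so $c$ is a weak limit of odd iterates, which lie in $C$, and of even iterates, which lie in $D$; hence $c\in C\cap D$. If $c,c'$ are two weak cluster points, then by (i) the quantity $\|x_i-c\|^2-\|x_i-c'\|^2=\|c\|^2-\|c'\|^2-2\langle x_i,c-c'\rangle$ converges, so $\langle c,c-c'\rangle=\langle c',c-c'\rangle$ and $c=c'$. A bounded sequence with a single weak cluster point converges weakly, which is (ii). In (iii) the norm limit of the subsequence is $\hat x$, and $\|x_i-\hat x\|$ is nonincreasing with a subsequence tending to $0$. For (iv), let $x_0^n\to x_0$, with norm-convergent sequences $(x^n_i)_i$. Nonexpansiveness gives $\|x_i-x_j\|\le2\|x_0-x_0^n\|+\|x_i^n-x_j^n\|$, so $(x_i)$ is Cauchy.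
\end{proof}

In the moment problem both projections are explicit. If $c\ge0$, then $|x-x^+|\le|x-c|$ pointwise, so $P_Dx=x^+$; this is where the lattice enters. The adjoint of $A$ is $A^*\lambda=\langle\lambda,a(\cdot)\rangle$. Since $A$ is onto, $A^*$ is injective, and $AA^*=\int aa^{\mathsf T}d\mu$ is positive definite. The point $x+A^*(AA^*)^{-1}(y-Ax)$ lies in $C$ and differs from $x$ by a vector orthogonal to $\ker A$, so it is $P_Cx$. With $z_k=x_{2k}$ the algorithm reads
\begin{equation}\label{eq:step}
z_{k+1}=\bigl(z_k+\langle\lambda_k,a\rangle\bigr)^+,\qquad\lambda_k=(AA^*)^{-1}(y-Az_k).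
\end{equation}
At each $\omega$ this is a scalar walk with increments $\langle\lambda_k,a(\omega)\rangle$, reset to $0$ whenever it becomes negative. Its value at time $k$ is the sum of the increments since the last reset, or since the start if there was none. To say this exactly, put $\Lambda_k=\sum_{i<k}\lambda_i$ and, for $k\ge1$ and $\theta\in\mathbb R^N$,
\[
h_k(\theta)=\max_{1\le j\le k}\langle\Lambda_k-\Lambda_j,\theta\rangle .
\]
Each $h_k$ is a maximum of linear functions, hence sublinear (convex and positively homogeneous), and $h_k\ge0$ because of the term $j=k$. For $k\ge1$, almost everywhere,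
\begin{equation}\label{eq:max}
z_k=\max\{z_0+\langle\Lambda_k,a\rangle,\ h_k(a)\}.
\end{equation}
Indeed, for $k=1$ this is \eqref{eq:step}, as $h_1=0$. If it holds for $k$, then $z_{k+1}$ is the maximum of $z_0+\langle\Lambda_{k+1},a\rangle$, of $h_k(a)+\langle\lambda_k,a\rangle=\max_{1\le j\le k}\langle\Lambda_{k+1}-\Lambda_j,a\rangle$, and of $0$, and the last two combine to $h_{k+1}(a)$.

Formula \eqref{eq:max} turns the question into one about sublinear functions on $\mathbb R^N$. The smallest case shows which bound on them to look for.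

\begin{example}\label{ex:one}
Let $X=L_2(0,1)$, $N=1$, $a(t)=\sqrt3\,t$, $y=0$, $z_0=1$. Then $AA^*=1$ and $C\cap D=\{0\}$. Since $\lambda_k=-\int a z_k\le0$, we have $h_k(a)=0$ and $z_k=(1+\Lambda_ka)^+$ decreases pointwise. By dominated convergence it converges in norm, necessarily to $0$. This forces $\Lambda_k\to-\infty$: if $\Lambda_k\ge-B$ for all $k$, then $z_k\ge(1-Ba)^+\neq0$. So $(\Lambda_k)$ is unbounded, but harmlessly: $\langle\Lambda_k-\Lambda_j,\theta\rangle$ is bounded \emph{above} at every value $\theta$ of $a$.
\end{example}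

\section{Norm convergence}\label{sec:positive}

Replacing $(A,y)$ by $((AA^*)^{-1/2}A,(AA^*)^{-1/2}y)$ changes neither $C$ nor the sequence $(x_i)$, and it changes $A(D)$, $y$ and $T$ by a linear isomorphism of $\mathbb R^N$. So in this section we assume
\[
AA^*=\int aa^{\mathsf T}d\mu=I,\qquad\text{hence}\qquad\lambda_k=y-Az_k .
\]

\subsection{A pointwise bound on the cone $T$}

Lemma~\ref{lem:basic}(i) compares the iterates with points of $C\cap D$ and gives no information on $\Lambda_k$. If we compare them with an arbitrary $c\in D$ instead, an error term appears that measures $\lambda_k$ in the direction $Ac-y$. This is how $T$ arises.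

\begin{lemma}\label{lem:bound}
We have $\sup_kh_k(t)<\infty$ for every $t\in T$. Moreover $T=A(D)-\mathbb R_+y$; in particular $A(D)\subseteq T$ and $\pm y\in T$.
\end{lemma}

\begin{proof}
Let $c\in D$. Since $c=P_Dc$, $\|A^*\lambda_k\|=|\lambda_k|$ and $Az_k=y-\lambda_k$,
\begin{align*}
\|z_{k+1}-c\|^2&\le\|z_k+A^*\lambda_k-c\|^2=\|z_k-c\|^2+2\langle\lambda_k,y-\lambda_k-Ac\rangle+|\lambda_k|^2\\
&\le\|z_k-c\|^2-2\langle\lambda_k,Ac-y\rangle .
\end{align*}
Fix $\hat c\in C\cap D$; feasibility is used here. Summing from $j$ to $k-1$ and using Lemma~\ref{lem:basic}(i),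
\[
2\langle\Lambda_k-\Lambda_j,Ac-y\rangle\le\|z_j-c\|^2\le\bigl(\|z_0-\hat c\|+\|\hat c-c\|\bigr)^2 .
\]
The right side is independent of $j$ and $k$, so $\sup_kh_k(Ac-y)<\infty$, and homogeneity extends this to $T$.

From $s(Ac-y)=A(sc)-sy$ we get $T\subseteq A(D)-\mathbb R_+y$. Conversely, $Ac-sy=s(A(c/s)-y)\in T$ for $s>0$, and $Ac=A(\hat c+c)-y\in T$. Finally $y=A\hat c\in A(D)$ and $-y=A0-y$.
\end{proof}

\subsection{From finitely many directions to norm convergence}

By Lemma~\ref{lem:basic}(iii) we need one norm-convergent subsequence. We obtain it from dominated convergence, which requires an $L_2$ majorant for the $z_k$ and a subsequence converging almost everywhere. A majorant follows from a uniform bound $h_k(\theta)\le\mathrm{const}\cdot|\theta|$ on the values of $a$. A pointwise bound does not imply it: on the open half-plane $\theta_2>0$ the sublinear functions $(k\theta_1-k^2\theta_2)^+$ are bounded at each point by $\theta_1^2/(4\theta_2)$, yet the $k$th one equals $k/2$ at $(1,\frac1{2k})$. On a finitely generated cone, bounds at the generators do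 suffice.

We use two standard facts. \emph{Carath\'eodory's theorem for cones}: every element of the cone generated by $t_1,\dots,t_m$ is a nonnegative combination of a linearly independent subfamily. \emph{Selection theorem} \cite[Theorem~10.9]{Rockafellar}: a sequence of finite convex functions on a relatively open convex set that is bounded at each point has a subsequence that converges at each point.

\begin{lemma}\label{lem:compact}
Let $H\subseteq\mathbb R^N$ be the convex cone generated by $t_1,\dots,t_m$. Suppose that $a\in H$ almost everywhere and that $B:=\max_i\sup_kh_k(t_i)<\infty$. Then $(x_i)$ converges in norm. This applies in particular if $(\Lambda_k)$ is bounded, with $H=\mathbb R^N$ and generators $\pm e_1,\dots,\pm e_N$.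
\end{lemma}

\begin{proof}
\emph{Majorant.} For $I\subseteq\{1,\dots,m\}$ with $(t_i)_{i\in I}$ linearly independent, let $H_I=\{\sum_{i\in I}s_it_i:\text{all }s_i>0\}$, with $H_\emptyset=\{0\}$. By Carath\'eodory's theorem, after dropping zero coefficients, $H$ is the union of these finitely many sets. On $H_I$ the coefficients $s_i$ are linear functions of $\theta=\sum s_it_i$, so $\sum s_i\le\kappa|\theta|$ with a constant $\kappa$ that serves for all $I$. Sublinearity gives $0\le h_k(\theta)\le\sum s_ih_k(t_i)\le\kappa B|\theta|$ on $H$. For $k\ge1$ we also have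
\[
z_0+\langle\Lambda_k,a\rangle=z_0+\langle\Lambda_1,a\rangle+\langle\Lambda_k-\Lambda_1,a\rangle\le|z_0|+|\Lambda_1||a|+h_k(a).
\]
By \eqref{eq:max}, $0\le z_k\le G:=|z_0|+(|\Lambda_1|+\kappa B)|a|\in L_2$ for all $k\ge1$.

\emph{The second term of \eqref{eq:max}.} Each $H_I$ is the image of an open orthant under an injective linear map, hence convex and relatively open. Applying the selection theorem successively to the sets $H_I$, we find a subsequence along which $h_k(\theta)$ converges for every $\theta\in H$. One application to the relative interior of $H$ would not do, since $a$ may take values in the relative boundary on a set of positive measure.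

\emph{The first term of \eqref{eq:max}.} It may diverge, as in Example~\ref{ex:one}, so we allow infinite limits. We claim that every sequence $(\Lambda_k)$ in a finite-dimensional Euclidean space $E$ has a subsequence along which $\langle\Lambda_k,\theta\rangle$ converges in $[-\infty,\infty]$ for every $\theta\in E$. We argue by induction on $\dim E$, the case $E=\{0\}$ being trivial. If $(\Lambda_k)$ has a bounded subsequence, take a convergent one. Otherwise $|\Lambda_k|\to\infty$, and along a subsequence $\Lambda_k/|\Lambda_k|\to v$. If $\langle v,\theta\rangle\ne0$, then $\langle\Lambda_k,\theta\rangle=|\Lambda_k|(\langle v,\theta\rangle+o(1))\to\pm\infty$. For $\theta\in v^\perp$ only the orthogonal projections of the $\Lambda_k$ onto $v^\perp$ matter, and the induction hypothesis applies to them.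

Along a subsequence with both properties, \eqref{eq:max} shows that $z_k$ converges almost everywhere to a function $z$, and $0\le z\le G$. Since $|z_k-z|^2\le G^2$, dominated convergence gives $\|z_k-z\|\to0$ along the subsequence. Lemma~\ref{lem:basic}(iii) finishes the proof.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:poly}(a)]
Let $T$ be finitely generated. By the Minkowski--Weyl theorem, a finitely generated cone is a finite intersection of closed half-spaces: $T=\{\theta:\langle v_i,\theta\rangle\le0,\ i=1,\dots,r\}$. For $x\in D$ we have $Ax\in T$ by Lemma~\ref{lem:bound}, so $\int x\langle v_i,a\rangle\,d\mu\le0$. The choice $x=\langle v_i,a\rangle^+$ gives $\langle v_i,a\rangle\le0$ almost everywhere. Hence $a\in T$ almost everywhere, and Lemmas~\ref{lem:bound} and~\ref{lem:compact} with $H=T$ give norm convergence.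

Now let $L=\operatorname{lin}T$ have dimension at least $N-1$. If $L=\mathbb R^N$, then $T=\mathbb R^N$ is polyhedral. Let $\dim L=N-1$. Since $X=D-D$ and $A$ is onto, $T\supseteq A(D)$ spans $\mathbb R^N$, so there is $v\in T\setminus L$, and $\mathbb R^N=L\oplus\mathbb Rv$. If $l-sv\in T$ with $l\in L$ and $s>0$, then adding $-l\in T$ gives $-sv\in T$ and $v\in L$, a contradiction. So $T=L+\mathbb R_+v$ is a closed half-space, generated by $v$ and $\pm$ a basis of $L$. For $N=1$ the condition $\dim L\ge0$ is void. If $y\in\operatorname{int}A(D)$, then $A(D)-y$ contains a neighborhood of $0$ and $T=\mathbb R^N$.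
\end{proof}

\subsection{Two moments}

Let $N=2$. If $y\neq0$, then $\pm y\in T$ by Lemma~\ref{lem:bound}, so $\dim\operatorname{lin}T\ge1=N-1$ and Theorem~\ref{thm:poly}(a) applies. If $y=0$, then $T=A(D)$, and this cone need not be polyhedral. For instance, let $X=\ell_2$ and $a(j)=2^{-j}((-1)^j,2^{-j})$, $j\ge1$. Nonzero elements of $A(D)$ have $\theta_2>0$, and every $\theta$ with $\theta_2\ge2^{-j}|\theta_1|$ is a nonnegative combination of $a(j)$ and $a(j+1)$. So $T=\{\theta_2>0\}\cup\{0\}$. We would like to use Lemma~\ref{lem:compact} with the closed half-plane, but $\pm e_1\notin T$, and Lemma~\ref{lem:bound} is silent about $h_k(\pm e_1)$. The missing bound comes from an order argument, which works for a dense set of starting points.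

\begin{proof}[Proof of Theorem~\ref{thm:two}]
It remains to treat $y=0$. If $A(D)=\mathbb R^2$, then $T=\mathbb R^2$ is polyhedral. Otherwise $0$ is not an interior point of the convex cone $A(D)$, so there is a supporting line at $0$: a unit vector $v$ with $\langle v,Ax\rangle\ge0$ for all $x\in D$. Taking $x=\langle v,a\rangle^-$ we get $\langle v,a\rangle\ge0$ almost everywhere. Composing $A$ with a rotation preserves $C$ and $AA^*=I$, so we may assume $v=e_2$. Thus $a_2\ge0$ almost everywhere and $\int a_1^2\,d\mu=1$.

Discarding $x_0$ and $x_1$, we may assume $z_0\in D$. Let $z_0^n=\min(z_0,n|a_1|)$ on $\{a_1\ne0\}$ and $z_0^n=z_0$ on $\{a_1=0\}$. Then $z_0^n\to z_0$ in norm by dominated convergence, so by Lemma~\ref{lem:basic}(iv) we may assume that $0\le z_0$ and $z_0\le\gamma|a_1|$ on $\{a_1\ne0\}$ for some constant $\gamma\ge0$.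

Write $\lambda_k=(\lambda_{k,1},\lambda_{k,2})=-Az_k$. The second component is $\lambda_{k,2}=-\int a_2z_k\,d\mu\le0$, so it only pushes $z_k$ down, as in Example~\ref{ex:one}, and $h_k(e_2)=0$. The first component raises $z_k$ on one of the sets $\{a_1>0\}$, $\{a_1<0\}$ and lowers it on the other. We follow this with $p_k=\gamma+\Lambda_{k,1}$ and $q_k=\gamma-\Lambda_{k,1}$, and claim that for all $k\ge0$
\begin{equation}\label{eq:envelope}
p_k,q_k\ge0,\qquad z_k\le p_ka_1\ \text{ on }\{a_1>0\},\qquad z_k\le q_k|a_1|\ \text{ on }\{a_1<0\}.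
\end{equation}
For $k=0$ this is the assumption on $z_0$. Suppose it holds for $k$. Since $z_k\ge0$,
\[
-\lambda_{k,1}=\int a_1z_k\,d\mu\le\int_{\{a_1>0\}}a_1z_k\,d\mu\le p_k\int a_1^2\,d\mu=p_k,
\]
\[
\lambda_{k,1}=-\int a_1z_k\,d\mu\le\int_{\{a_1<0\}}|a_1|z_k\,d\mu\le q_k\int a_1^2\,d\mu=q_k .
\]
Hence $p_{k+1}=p_k+\lambda_{k,1}\ge0$ and $q_{k+1}=q_k-\lambda_{k,1}\ge0$. Since $\lambda_{k,2}a_2\le0$, the function $z_k+\langle\lambda_k,a\rangle$ is at most $(p_k+\lambda_{k,1})a_1=p_{k+1}a_1$ on $\{a_1>0\}$ and at most $(q_k-\lambda_{k,1})|a_1|=q_{k+1}|a_1|$ on $\{a_1<0\}$. These bounds are nonnegative, so they survive taking the positive part. This proves \eqref{eq:envelope}.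

From $p_k,q_k\ge0$ we get $|\Lambda_{k,1}|\le\gamma$, so $h_k(\pm e_1)\le2\gamma$. Lemma~\ref{lem:compact} applies with $H=\{\theta_2\ge0\}$, generated by $e_1,-e_1,e_2$.
\end{proof}

The hypothesis $N=2$ is used in one place. The boundary of the half-space $H$ is a line, so the component of $a(\omega)$ along it is a nonnegative multiple of $e_1$ or of $-e_1$, and the two numbers $p_k,q_k$ both bound $z_k$ and confine $\Lambda_{k,1}$. When the boundary is a plane there is a circle of directions, and the next section exploits it.

\section{A counterexample with three moments}\label{sec:counter}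

In this section $y=0$ and $X=\ell_2(J)$ with $J$ countable; $\delta_j$ is the unit vector at $j\in J$. A family of vectors $a(j)\in\mathbb R^3$ with $\|A\|_{HS}^2:=\sum_j|a(j)|^2<\infty$ defines $Az=\sum_jz(j)a(j)$, and $\|A\|\le\|A\|_{HS}$ by the Cauchy--Schwarz inequality. A double step of the algorithm is the map $R_Az=(P_{\ker A}z)^+$. The elements of $\ker A\cap D$ are called \emph{equilibria}; the weak limit of every orbit is one. We call $a(j)$ \emph{horizontal} if $\langle a(j),e_3\rangle=0$ and \emph{lifted} if $\langle a(j),e_3\rangle>0$.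

\begin{proposition}\label{prop:ell2}
Let $0<\eta<1$. There are a countable set $J$, an index $b_0\in J$ and a surjection $A\colon\ell_2(J)\to\mathbb R^3$ as above such that every vector $a(j)$ is lifted and $\|R_A^k\delta_{b_0}\|\ge1-\eta$ for all $k$. Consequently $\ker A\cap D=\{0\}$, $R_A^k\delta_{b_0}\rightharpoonup0$, and the orbit does not converge in norm.
\end{proposition}

The consequences are immediate: if $z\ge0$ and $\sum_jz(j)\langle a(j),e_3\rangle=0$ with all $a(j)$ lifted, then $z=0$; the weak limit given by Lemma~\ref{lem:basic}(ii) is therefore $0$, and a norm limit would also have to be $0$.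

\subsection{Two tools}

The first tool gives lower bounds for an orbit; the second says that a small change of $A$ is invisible for a long time.

\begin{lemma}\label{lem:monotone}
Let $A$ be onto and let $g$ be an equilibrium. Then $\langle R_Az,g\rangle\ge\langle z,g\rangle$ and $\|R_Az\|\le\|z\|$ for all $z$.
\end{lemma}

\begin{proof}
Since $g\ge0$ and $x^+\ge x$, we have $\langle R_Az,g\rangle\ge\langle P_{\ker A}z,g\rangle=\langle z,P_{\ker A}g\rangle=\langle z,g\rangle$. The second claim is Lemma~\ref{lem:basic}(i) with $c=0$.
\end{proof}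

\begin{lemma}\label{lem:perturb}
Let $A$ be onto and let $\|A_r-A\|_{HS}\to0$. Then $A_r$ is onto for large $r$, and $R_{A_r}^kz\to R_A^kz$ in norm for every $k$ and every $z$ with $\|z\|\le1$.
\end{lemma}

\begin{proof}
The matrices $A_rA_r^*$ converge to the invertible matrix $AA^*$, so they are eventually invertible and their inverses converge. Hence $P_r:=P_{\ker A_r}=I-A_r^*(A_rA_r^*)^{-1}A_r$ converges in operator norm to $P:=P_{\ker A}$. For any $v,v'$,
\[
\|R_{A_r}v'-R_Av\|\le\|P_r(v'-v)\|+\|(P_r-P)v\|\le\|v'-v\|+\|P_r-P\|\,\|v\| .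
\]
As $\|R_A^kz\|\le1$, induction gives $\|R_{A_r}^kz-R_A^kz\|\le k\|P_r-P\|$.
\end{proof}

\subsection{The mechanism in five coordinates}\label{sub:model}

An orbit as in Proposition~\ref{prop:ell2} must move its mass through infinitely many coordinates while losing little norm. To move a unit vector from $\delta_b$ to $\delta_{b'}$ by projections, one turns it in $m$ small steps: projecting successively onto lines at angles $\frac\pi{2m},\frac{2\pi}{2m},\dots,\frac\pi2$ multiplies the length by $\cos^m\frac\pi{2m}$, which tends to $1$ as $m\to\infty$. But we have only two fixed sets. We need a device that imitates a projection onto a ray, and a way to make one fixed system act like different systems at different times.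

Write $u(\varphi)=(\cos\varphi,\sin\varphi)$ and $W(z)=(z(b),z(b'))$.

\emph{A wall imitates a projection.} Take three coordinates $b,b',w$ and two equations: $a(b)=-e_1$, $a(b')=-e_2$, $a(w)=M(\cos\varphi\,e_1+\sin\varphi\,e_2)$ with $0\le\varphi\le\pi/2$ and $M$ large. The kernel is spanned by $g=(M\cos\varphi,M\sin\varphi,1)$, so $P_{\ker A}\delta_b=\frac{M\cos\varphi}{M^2+1}\,g\ge0$ is already an equilibrium. Its $W$-part is $\frac{M^2}{M^2+1}\cos\varphi\;u(\varphi)$, almost the projection of $(1,0)$ onto the ray of $u(\varphi)$, and the coordinate $w$ absorbs at most $1/M$.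

\emph{A small lift is a delayed switch.} Take $J=\{b,b',w,w',*\}$, a parameter $s\ge0$, and
\[
a(b)=-e_1,\quad a(b')=-e_2,\quad a(w)=\tfrac M{\sqrt2}(e_1+e_2)+se_3,\quad a(w')=Me_2,\quad a(*)=e_3 .
\]
The equations $A_sz=0$ read
\[
W(z)=Mz(w)\,u(\tfrac\pi4)+Mz(w')\,u(\tfrac\pi2),\qquad sz(w)+z(*)=0 .
\]
Start from $\delta_b$ and let $w_s$ be the limit of the orbit under $R_{A_s}$; all its coordinates lie in $[0,1]$.

For $s=0$ the first equation gives $W(w_0)=\rho\,u(\varphi)$ with $\varphi\in[\frac\pi4,\frac\pi2]$. The vector $g=\frac1{\sqrt2}(\delta_b+\delta_{b'})+\frac1M\delta_w$ is an equilibrium, so Lemma~\ref{lem:monotone} yields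
\[
\rho\ge\langle W(w_0),u(\tfrac\pi4)\rangle=\langle w_0,g\rangle-\tfrac1Mw_0(w)\ge\langle\delta_b,g\rangle-\tfrac1M=\tfrac1{\sqrt2}-\tfrac1M ,
\]
and $w_0(b')=\rho\sin\varphi\ge\frac12-\frac1M$.

For $s>0$ the last equation forces $w_s(w)=0$, hence $w_s(b)=0$: the wall $w$ is switched off. The equilibrium $g'=\delta_{b'}+\frac1M\delta_{w'}$ remains. Applied at time $0$ it gives nothing, since $\langle\delta_b,g'\rangle=0$. But fix $\tau>0$, choose $k$ with $\|R_{A_0}^k\delta_b-w_0\|\le\tau$, and then, by Lemma~\ref{lem:perturb}, $s>0$ so small that $v=R_{A_s}^k\delta_b$ is within $2\tau$ of $w_0$. Applying Lemma~\ref{lem:monotone} from time $k$ on,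
\[
w_s(b')\ge\langle w_s,g'\rangle-\tfrac1M\ge\langle v,g'\rangle-\tfrac1M\ge v(b')-\tfrac1M\ge\tfrac12-\tfrac2M-2\tau .
\]
So the single system $A_s$ empties $b$ and leaves about $\cos^2\frac\pi4=\frac12$ or more in $b'$. The coordinate $*$ is essential: without it the third equation would read $sz(w)=0$, the same condition for every $s>0$, and a small $s$ would not be a small perturbation.

Three things remain to be done. We need many walls between two carriers, to make the loss small. We need infinitely many stages, with only the two horizontal equations available: the carrier $b''$ after $b'$ must reuse the $e_1$-equation. For this we switch off $b$ as well and enter $b''$ in that equation with a tiny weight $\varepsilon$; it is invisible at first, and in an equilibrium, where all older coordinates vanish, $\varepsilon$ cancels. Finally all errors must be summable. The construction uses two equations to tie the carriers to the walls and a third for the switches; by Theorem~\ref{thm:two}, no construction can do with two.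

\subsection{The construction}

Fix $\eta\in(0,1)$. For $i\ge0$ choose integers $m_i$ and a nondecreasing sequence $M_i\ge1$ with
\begin{equation}\label{eq:mM}
5/m_i\le\eta\,2^{-i-4},\qquad 2m_i/M_i\le\eta\,2^{-i-4}.
\end{equation}
In particular $m_i>80$. Put $\alpha_i=\pi/(2m_i)$ and $\varphi_{i,l}=l\alpha_i$ for $0\le l\le m_i$, so that $\varphi_{i,m_i}=\pi/2$. Let $e(i)=e_1$ for even $i$ and $e(i)=e_2$ for odd $i$.

The set $J$ consists of a symbol $*$, the \emph{carriers} $b_i$ ($i\ge0$), and the \emph{walls} $(i,l)$ ($i\ge0$, $1\le l\le m_i-1$). The pairs $(i,l)$ also serve as \emph{steps}: we order them lexicographically, number them $n=1,2,3,\dots$, and write $n=(i,l)$; the steps with first entry $i$ form \emph{stage} $i$. We add a step $n=0=(0,0)$ to stage $0$. Each index $j\ne*$ gets a \emph{lifting time} $\nu(j)\ge1$: the wall $(i,l)$ is lifted at step $(i,l)$, and the carrier $b_i$ at the last step $(i,m_i-1)$ of stage $i$. Given parameters $\varepsilon_i\ge0$ and $s_n\ge0$, put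
\begin{align*}
a(*)&=e_3,\\
a(b_i)&=-\varepsilon_i\,e(i)+s_{\nu(b_i)}e_3,\\
a(i,l)&=M_i\bigl(\varepsilon_i\cos\varphi_{i,l}\;e(i)+\varepsilon_{i+1}\sin\varphi_{i,l}\;e(i+1)\bigr)+s_{\nu(i,l)}e_3 .
\end{align*}
We take $\varepsilon_0=\varepsilon_1=1$ and choose the other parameters, all positive, one step at a time. For $n=(i,l)$ let $A_n$ be the operator that uses $\varepsilon_0,\dots,\varepsilon_{i+1}$ and $s_1,\dots,s_n$, with all other parameters set to $0$, and let $a^n(j)$ be its vectors. Thus $a^n(j)$ is lifted if $j=*$ or $\nu(j)\le n$, and horizontal otherwise. Passing from $A_{n-1}$ to $A_n$ introduces $s_n$ and, if $n=(i,1)$ with $i\ge1$, also $\varepsilon_{i+1}$. This changes finitely many vectors, so $\|A_n-A_{n-1}\|_{HS}\to0$ as the new parameters tend to $0$.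

Each $A_n$ has finitely many nonzero vectors, and it is onto because $a^n(*)=e_3$, $a^n(b_0)\in-e_1+\mathbb Re_3$ and $a^n(b_1)\in-e_2+\mathbb Re_3$. Let $Z_n(k)=R_{A_n}^k\delta_{b_0}\ge0$. By \eqref{eq:step},
\begin{equation}\label{eq:zero}
a^n(j)=0\ \Longrightarrow\ Z_n(k)(j)=0\text{ for all }k,
\end{equation}
since such a $j$ differs from $b_0$. So the orbit stays in a finite-dimensional subspace, and by Lemma~\ref{lem:basic}(ii) it converges in norm to an equilibrium $w_n$ of $A_n$, with $\|w_n\|\le1$.

Let $\tau_n=\eta\,2^{-n-4}$, so that $\sum_{n\ge0}\tau_n=\eta/8$. Choose $k_0$ with $\|Z_0(k_0)-w_0\|\le\tau_0$. Given $A_n$ and $k_n$, use Lemma~\ref{lem:perturb} to choose the new parameters of $A_{n+1}$ positive and so small that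
\begin{equation}\label{eq:choice}
\|A_{n+1}-A_n\|_{HS}\le2^{-n},\qquad\|Z_{n+1}(k)-Z_n(k)\|\le\tau_n\quad(0\le k\le k_n).
\end{equation}
Then choose $k_{n+1}>k_n$ with $\|Z_{n+1}(k_{n+1})-w_{n+1}\|\le\tau_{n+1}$.

\subsection{Direction and length of the limits $w_n$}

Put $W_i(z)=(z(b_i),z(b_{i+1}))\in\mathbb R^2$. The first lemma says that lifting a wall forces $W_i$ to turn, the second that the remaining walls keep it from shrinking; see Figure~\ref{fig:step}.

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.15]
\fill[gray!20] (0,0) -- (45:3.2) arc (45:90:3.2) -- cycle;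
\draw[->] (0,0) -- (3.7,0) node[below] {$z(b_i)$};
\draw[->] (0,0) -- (0,3.7) node[left] {$z(b_{i+1})$};
\draw[dashed] (0,0) -- (15:3.2) node[right] {$\varphi_{i,1}$};
\draw[dashed] (0,0) -- (30:3.2) node[right] {$\varphi_{i,2}$};
\draw (0,0) -- (45:3.2) node[above right] {$\varphi_{i,3}$};
\draw (0,0) -- (60:3.2);
\draw (0,0) -- (75:3.2);
\draw[very thick] (2.51,1.45) -- (0.85,3.11);
\fill (2.51,1.45) circle (1.6pt) node[below] {$P$};
\end{tikzpicture}
\caption{Step $n=(i,2)$ in the plane of the carriers $b_i,b_{i+1}$, drawn with five walls. Dashed rays belong to lifted walls. Equilibria of $A_n$ lie over the shaded sector. The previous limit lies over $P$, drawn at its smallest possible angle. Up to small errors the new limit lies over the part of the sector beyond the thick line, which passes through $P$ orthogonally to the ray at angle $\varphi_{i,3}$; so its length is at least about $|P|\cos\alpha_i$.}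
\label{fig:step}
\end{figure}

\begin{lemma}\label{lem:direction}
Let $n=(i,l)$, $n\ge0$. Then $W_i(w_n)=\rho\,u(\varphi)$ with $\rho\ge0$ and $\varphi\in[\varphi_{i,l+1},\pi/2]$. If $l=m_i-1$, this means $W_i(w_n)=(0,\rho)$.
\end{lemma}

\begin{proof}
Write $w=w_n$. The $e_3$-component of $A_nw=0$ shows that $w(j)=0$ whenever $a^n(j)$ is lifted: for $j=*$, for the walls and carriers of the stages before $i$, for the walls $(i,l')$ with $l'\le l$, and for $b_i$ if $l=m_i-1$. Since $\varepsilon_r=0$ in $A_n$ for $r\ge i+2$, the other nonzero vectors belong to the walls $(i,l')$ with $l'>l$, to $b_i$ if $l<m_i-1$, to $b_{i+1}$, and to the walls $(i+1,l'')$, for which $a^n(i+1,l'')=M_{i+1}\varepsilon_{i+1}\cos\varphi_{i+1,l''}\,e(i+1)$. The $e(i)$- and $e(i+1)$-components of $A_nw=0$, divided by $\varepsilon_i>0$ and $\varepsilon_{i+1}>0$, are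
\begin{align*}
w(b_i)&=\sum_{l'>l}M_iw(i,l')\cos\varphi_{i,l'},\\
w(b_{i+1})&=\sum_{l'>l}M_iw(i,l')\sin\varphi_{i,l'}+M_{i+1}\sum_{l''}w(i+1,l'')\cos\varphi_{i+1,l''};
\end{align*}
if $l=m_i-1$ the first line reads $0=0$. So $W_i(w)$ is a nonnegative combination of the vectors $u(\varphi_{i,l'})$, $l'>l$, and $u(\pi/2)$. They all lie in the convex sector with angles $[\varphi_{i,l+1},\pi/2]$.
\end{proof}

\begin{lemma}\label{lem:length}
Let $n=(i,l)$, $n\ge0$, let $k\ge0$ and $v=Z_n(k)$. For every $l'\in\{l+1,\dots,m_i\}$,
\[
|W_i(w_n)|\ge\langle W_i(v),u(\varphi_{i,l'})\rangle-2/M_i .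
\]
\end{lemma}

\begin{proof}
Write $\varphi=\varphi_{i,l'}$. We exhibit an equilibrium of $A_n$ of the form $g=\cos\varphi\,\delta_{b_i}+\sin\varphi\,\delta_{b_{i+1}}+\beta\delta_j$ with $j$ a wall and $0<\beta\le2/M_i$.

If $l'\le m_i-1$, then $l<m_i-1$, so $(i,l')$, $b_i$ and $b_{i+1}$ all have lifting times after $n$. With $j=(i,l')$ and $\beta=1/M_i$,
\[
A_ng=-\varepsilon_i\cos\varphi\,e(i)-\varepsilon_{i+1}\sin\varphi\,e(i+1)+\bigl(\varepsilon_i\cos\varphi\,e(i)+\varepsilon_{i+1}\sin\varphi\,e(i+1)\bigr)=0 .
\]
If $l'=m_i$, then $\varphi=\pi/2$, and stage $i$ has no wall at this angle. Its role, that of $w'$ in Section~\ref{sub:model}, is played by $j=(i+1,1)$, whose vector in $A_n$ is $M_{i+1}\varepsilon_{i+1}\cos\alpha_{i+1}\,e(i+1)$. Also $a^n(b_{i+1})=-\varepsilon_{i+1}e(i+1)$. So $A_ng=0$ for $\beta=1/(M_{i+1}\cos\alpha_{i+1})$, and $\beta\le2/M_i$ because $\cos\alpha_{i+1}\ge\frac12$ and $M_{i+1}\ge M_i$.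

By Lemma~\ref{lem:monotone}, $\langle Z_n(k'),g\rangle\ge\langle v,g\rangle$ for $k'\ge k$, and in the limit $\langle w_n,g\rangle\ge\langle v,g\rangle$. Since $w_n(j)\le1$ and $v(j)\ge0$,
\[
|W_i(w_n)|\ge\langle W_i(w_n),u(\varphi)\rangle\ge\langle w_n,g\rangle-\beta\ge\langle v,g\rangle-\beta\ge\langle W_i(v),u(\varphi)\rangle-2/M_i .\qedhere
\]
\end{proof}

For $n=(i,l)$ put $\rho_n=|W_i(w_n)|\le\|w_n\|\le1$.

\begin{lemma}\label{lem:rho}
$\rho_n\ge1-\eta/2$ for all $n\ge0$.
\end{lemma}

\begin{proof}
Put $\rho_{-1}=1$ and $\tau_{-1}=0$. We show that for $n=(i,l)$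
\begin{equation}\label{eq:onestep}
\rho_n\ge\rho_{n-1}\cos(2\alpha_i)-2\tau_{n-1}-2/M_i .
\end{equation}
For $n=0$, Lemma~\ref{lem:length} with $k=0$, $W_0(\delta_{b_0})=(1,0)$ and $l'=1$ gives $\rho_0\ge\cos\alpha_0-2/M_0$, which implies \eqref{eq:onestep}.

Let $n\ge1$. We first find $l'\in\{l+1,\dots,m_i\}$ such that $W_i(w_{n-1})=\rho_{n-1}u(\varphi)$ with $|\varphi-\varphi_{i,l'}|\le2\alpha_i$. If step $n-1$ belongs to stage $i$, it is $(i,l-1)$, and Lemma~\ref{lem:direction} gives $\varphi\in[\varphi_{i,l},\pi/2]$; every point of this interval is within $\alpha_i$ of one of $\varphi_{i,l+1},\dots,\varphi_{i,m_i}$. Otherwise $n=(i,1)$ with $i\ge1$ and $n-1=(i-1,m_{i-1}-1)$. Then Lemma~\ref{lem:direction} gives $W_{i-1}(w_{n-1})=(0,\rho_{n-1})$, that is, $w_{n-1}(b_i)=\rho_{n-1}$. In $A_{n-1}$ the vector of $b_{i+1}$ is $0$, so $w_{n-1}(b_{i+1})=0$ by \eqref{eq:zero}. Hence $W_i(w_{n-1})=\rho_{n-1}u(0)$, and $l'=2$ works.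

Now let $v=Z_n(k_{n-1})$. By \eqref{eq:choice} and the choice of $k_{n-1}$, $\|v-w_{n-1}\|\le2\tau_{n-1}$. So $\langle W_i(v),u(\varphi_{i,l'})\rangle\ge\rho_{n-1}\cos(2\alpha_i)-2\tau_{n-1}$, and Lemma~\ref{lem:length} gives \eqref{eq:onestep}.

Since $\rho_{n-1}\le1$ and $1-\cos(2\alpha_i)\le2\alpha_i^2=\pi^2/(2m_i^2)\le5/m_i^2$, inequality \eqref{eq:onestep} implies $\rho_{n-1}-\rho_n\le5/m_i^2+2/M_i+2\tau_{n-1}$. Stage $i$ has at most $m_i$ steps, step $0$ included. Summing and using \eqref{eq:mM},
\[
1-\rho_n\le\sum_i\frac5{m_i}+\sum_i\frac{2m_i}{M_i}+2\sum_r\tau_r\le\frac\eta8+\frac\eta8+\frac\eta4=\frac\eta2 .\qedhere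
\]
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:ell2}]
By the first part of \eqref{eq:choice}, $(A_n)$ is Cauchy in the norm $\|\cdot\|_{HS}$. For each $j$ the vector $a^n(j)$ is eventually constant, equal to the vector $a(j)$ formed with all chosen parameters. So $A_n\to A$ in $\|\cdot\|_{HS}$, where $A$ has the vectors $a(j)$. It is onto because of $a(*),a(b_0),a(b_1)$, and all its vectors are lifted because all $s_n$ are positive.

Let $Z(k)=R_A^k\delta_{b_0}$. By Lemma~\ref{lem:perturb}, $Z_r(k)\to Z(k)$ as $r\to\infty$. Since $k_n\le k_r$ for $r\ge n$, the second part of \eqref{eq:choice} gives $\|Z(k_n)-Z_n(k_n)\|\le\sum_{r\ge n}\tau_r\le\eta/8$. Therefore, by Lemma~\ref{lem:rho},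
\[
\|Z(k_n)\|\ge\|w_n\|-\tau_n-\frac\eta8\ge\rho_n-\frac\eta4\ge1-\frac34\eta .
\]
As $\|Z(k)\|$ is nonincreasing and $k_n\to\infty$, we get $\|Z(k)\|\ge1-\eta$ for all $k$.
\end{proof}

\section{All $N\ge3$ and all infinite-dimensional lattices}\label{sec:transfer}

We place a copy of $\ell_2$ inside $X$ that is invariant under both projections.

\begin{lemma}\label{lem:disjoint}
If $L_2(\Omega,\mu)$ is infinite-dimensional, there are infinitely many pairwise disjoint measurable sets of positive finite measure.
\end{lemma}

\begin{proof}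
Call a measurable set $E$ \emph{rich} if the space $L_2(E)$ of functions vanishing off $E$ is infinite-dimensional. It suffices to show that a rich set $E$ contains a set $F$ with $0<\mu(F)<\infty$ and $E\setminus F$ rich; then iterate, starting from $\Omega$. Take $0\ne f\in L_2(E)$ and $F_0=\{|f|>t\}$ with $t>0$ so small that $\mu(F_0)>0$; also $\mu(F_0)\le\|f\|^2/t^2<\infty$. If $E\setminus F_0$ is rich, take $F=F_0$. Otherwise $F_0$ is rich, because $L_2(E)=L_2(F_0)\oplus L_2(E\setminus F_0)$. Then some $f'\in L_2(F_0)$ is not almost everywhere constant on $F_0$, so for some $t'$ both $F_0\cap\{f'>t'\}$ and $F_0\cap\{f'\le t'\}$ have positive measure. One of them is rich; let $F$ be the other.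
\end{proof}

\begin{proof}[Proof of Theorems~\ref{thm:three} and~\ref{thm:poly}(b)]
Let $N\ge3$, let $X=L_2(\Omega,\mu)$ be infinite-dimensional, and let $0<\eta<1$. Denote by $A_\infty\colon\ell_2(J)\to\mathbb R^3$ the operator of Proposition~\ref{prop:ell2} and by $Z(k)$ its orbit from $\delta_{b_0}$. Let $J'=J\cup\{4,\dots,N\}$ (disjoint union), so that $\ell_2(J')=\ell_2(J)\oplus\mathbb R^{N-3}$, and let $A'=A_\infty\oplus I\colon\ell_2(J')\to\mathbb R^3\oplus\mathbb R^{N-3}=\mathbb R^N$, which is onto. For $S\subseteq\{4,\dots,N\}$ let $1_S\in\mathbb R^{N-3}$ be the indicator vector of $S$, and put $y=(0,1_S)$. Since $A'A'^*=A_\infty A_\infty^*\oplus I$, the recursion \eqref{eq:step} for $(A',y)$ splits into two blocks. Started at $(\delta_{b_0},1_S)$, the second block has residual $1_S-1_S=0$ and never moves, and the first is the recursion for $(A_\infty,0)$. So the even iterates are $(Z(k),1_S)$.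

By Lemma~\ref{lem:disjoint} choose pairwise disjoint sets $E_j$, $j\in J'$, of positive finite measure. Put $f_j=\mu(E_j)^{-1/2}1_{E_j}$ and $Uz=\sum_jz(j)f_j$. The $f_j$ are orthonormal, nonnegative and disjointly supported, so $U\colon\ell_2(J')\to X$ is a linear isometry, $U^*U=I$, and $(Uz)^+=U(z^+)$. Let $A=A'U^*$. Then $AU=A'$, so $A$ is onto; moreover $A^*=UA'^*$, $AA^*=A'A'^*$, and $y=AU(0,1_S)\in A(D)$. With $C'=A'^{-1}(y)$,
\[
P_CUz=Uz+UA'^*(A'A'^*)^{-1}(y-A'z)=UP_{C'}z .
\]
Hence the algorithm for $(A,y)$ started at $x_0=U(\delta_{b_0},1_S)\in D$ has $x_{2k}=U(Z(k),1_S)$. Since $U$ is an isometry and $(Z(k))$ does not converge in norm, neither does $(x_{2k})$.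

For $S=\emptyset$ we have $y=0$, $\|x_0\|=1$, $\|x_{2k}\|=\|Z(k)\|\ge1-\eta$, and $x_{2k}\rightharpoonup0$ because $U$ is bounded and linear. This is Theorem~\ref{thm:three}.

It remains to compute $\operatorname{lin}T$. For $x\in D$ we have $(U^*x)(j)=\int xf_j\,d\mu\ge0$, and $z=U^*Uz$ with $Uz\in D$ for $z\ge0$; so $U^*D=\ell_2(J')^+$ and $A(D)=K\times\mathbb R_+^{N-3}$ with $K=A_\infty(\ell_2(J)^+)$. The identity $T=A(D)-\mathbb R_+y$ of Lemma~\ref{lem:bound} does not depend on the normalization of $A$, and it gives
\[
T=K\times\bigl(\mathbb R_+^{N-3}-\mathbb R_+1_S\bigr)=K\times\{v\in\mathbb R^{N-3}:v_r\ge0\text{ for }r\notin S\};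
\]
for the last equality, write such a $v$ as $(v+t1_S)-t1_S$ with $t=|v|$. Nonzero elements of $K$ have positive third coordinate, since all vectors of $A_\infty$ are lifted, so $K\cap(-K)=\{0\}$. The largest subspace in the second factor is $\{v:v_r=0\text{ for }r\notin S\}$. Thus $\dim\operatorname{lin}T=|S|$, which can be any of $0,\dots,N-3$. This proves Theorem~\ref{thm:poly}(b).
\end{proof}

\begin{thebibliography}{1}
\bibitem{Rockafellar} Rockafellar, \emph{Convex Analysis}.
\end{thebibliography}
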